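
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem*{question}{Question}
\newtheorem{remark}[theorem]{Remark}


\title{Linear compactness on the outer sides of a Morita duality}

\begin{abstract}
Let ${}_RE_S$ be a bimodule defining a Morita duality. It is known that ${}_RR$ and $S_S$ are then linearly compact. We show that linear compactness of $R_R$ does not imply linear compactness of ${}_SS$: there is a counterexample in which $R$ is a left and right artinian triangular ring over two skew fields, and another in which $R$ is local with radical of square zero. Both rest on an extension $D\subset F$ of skew fields of left degree $3$ and right degree at most $3$ for which $\operatorname{Hom}_D({}_DF,{}_DD)$ is infinite-dimensional over $F$. We also give an exact criterion for ${}_SS$ to be linearly compact when $R$ is left artinian, and deduce a positive answer when $R/J(R)$ is moreover finitely generated over its center.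
\end{abstract}

\section{Introduction}

Rings have a unit, modules are unitary, and endomorphisms of a module act on the side opposite to the scalars. Let $R$ and $S$ be rings and let ${}_RE_S$ be a bimodule. We say that ${}_RE_S$ \emph{defines a (Morita) duality} if ${}_RE$ and $E_S$ are injective cogenerators and the canonical maps $S\to\operatorname{End}({}_RE)$ and $R\to\operatorname{End}(E_S)$ are ring isomorphisms. A module $M$ is \emph{linearly compact} if every family of cosets $x_i+M_i$ of submodules $M_i\subseteq M$ that has the finite intersection property has nonempty intersection. It is known that if ${}_RE_S$ defines a duality, then ${}_RR$ and $S_S$ are linearly compact. The following question, posed in a mathematics book, concerns the two other regular modules.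

\begin{question}
Let ${}_RE_S$ define a duality and suppose that $R_R$ is linearly compact. Is ${}_SS$ necessarily linearly compact?
\end{question}

The functors $\operatorname{Hom}_R(-,E)$ and $\operatorname{Hom}_S(-,E)$ relate left $R$-modules and right $S$-modules. The modules ${}_RR$ and $S_S$ belong to these two categories; $R_R$ and ${}_SS$ lie on the outer sides, which the functors do not see. Still, $S$ is determined by ${}_RE$, and one may expect a finiteness condition on the outer side of $R$ to be passed on to $S$. The simplest case supports this. Let $R$ be a finite-dimensional algebra over a field $k$ and $E=\operatorname{Hom}_k(R,k)$. Then $\operatorname{Hom}_R(E,E)\cong\operatorname{Hom}_k(E,k)$ has the same $k$-dimension as $R$, so $\operatorname{End}({}_RE)$ is just $R$, acting by $(\varphi a)(r)=\varphi(ar)$, and the question has a positive answer for trivial reasons.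

The next case shows what is really being asked. Let $K$ be a skew field, $N$ a $K$-$K$-bimodule, and $R=K\ltimes N$ the ring $K\oplus N$ with $N^2=0$. Write $\ell$ and $r$ for the left and right $K$-dimensions of a bimodule, and let $N^*=\operatorname{Hom}_K({}_KN,{}_KK)$ be the \emph{left} dual, again a $K$-$K$-bimodule. If $\ell(N)$ and $\ell(N^*)$ are finite, then $R$ has a duality in which $S$ is isomorphic to $K\oplus N^{**}$ as a left $K$-module, where $N^{**}=(N^*)^*$ (Proposition~\ref{prop:sqzero}). Here the left dual is taken twice, so $N^{**}$ is not the bidual of linear algebra, and only $r(N^*)=\ell(N)$ and $r(N^{**})=\ell(N^*)$ are automatic. Moreover, $R_R$ is linearly compact iff $r(N)<\infty$, and ${}_SS$ is linearly compact iff $\ell(N^{**})<\infty$. For these dualities the question therefore becomes: if the three numbers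
\[
r(N),\qquad \ell(N),\qquad \ell(N^*)
\]
are finite, is the next one, $\ell(N^{**})$, finite as well? We show that it need not be. Our first example uses a product of two skew fields in place of $K$.

\begin{theorem}\label{thm:main}
There are skew fields $D,F$ and an embedding $\iota:D\to F$ such that
\begin{itemize}
\item[(a)] $F$ has left dimension $3$ over $\iota(D)$ and right dimension at most $3$ over $\iota(D)$;
\item[(b)] $\operatorname{Hom}_D({}_DF,{}_DD)$, with left $F$-action $(f\psi)(y)=\psi(yf)$, has infinite left $F$-dimension, where $D$ acts on $F$ through $\iota$.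
\end{itemize}
Let $N={}_FF_D$, with right $D$-action through $\iota$, and $R=\begin{pmatrix}F&N\\0&D\end{pmatrix}$. Then $R$ is left and right artinian, there is a bimodule ${}_RE_S$ defining a duality, and ${}_SS$ is not linearly compact.
\end{theorem}

Artinian modules are linearly compact (Lemma~\ref{lem:lc}), so $R_R$ is linearly compact and \emph{the answer to the question is no}. The ring $R$ can also be taken local.

\begin{theorem}\label{thm:local}
There is a skew field $F$ with an endomorphism $\varepsilon$ such that the local ring $R=F[t;\varepsilon]/(t^2)=F\oplus Ft$, $tf=\varepsilon(f)t$, has the following properties: ${}_RR$ has length $2$, $R_R$ has length at most $4$, and $R$ has a duality ${}_RE_S$ with $S$ local, $J(S)^2=0$, and ${}_SS$ not linearly compact.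
\end{theorem}

For left artinian $R$ there is an exact criterion, and a positive answer under a finiteness condition over the center. Here $J(\cdot)$ is the Jacobson radical, and a ring $S$ is \emph{semiprimary} if $J(S)$ is nilpotent and $S/J(S)$ is semisimple artinian.

\begin{theorem}\label{thm:artinian}
Let ${}_RE_S$ define a duality with $R$ left artinian. Put $J=J(R)$, $J'=J(S)$, $K=R/J$, $K'=S/J'$ and $E_1=\{e\in E:Je=0\}$.
\begin{enumerate}
\item[(1)] $S$ is semiprimary, and
\[
J'/J'^2\cong\operatorname{Hom}_K\bigl(\operatorname{Hom}_K(J/J^2,E_1),E_1\bigr)\quad\text{as $K'$-$K'$-bimodules.}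
\]
${}_SS$ is linearly compact iff $S$ is left artinian iff this bimodule is finitely generated on the left.
\item[(2)] If $R_R$ is linearly compact and $K$ is finitely generated as a module over its center, then ${}_SS$ is linearly compact; in fact $S$ is left and right artinian.
\end{enumerate}
\end{theorem}

By Theorems~\ref{thm:main} and~\ref{thm:local}, the hypothesis over the center in (2) cannot be dropped, even for local rings with radical of square zero.

\medskip
\noindent\textbf{The idea.} Up to the choice of a basis, an extension $D\subset F$ of left degree $3$ is the same thing as an embedding of $F$ into $M_3(D)$ for which the row space $D^{1\times3}$ is a cyclic $F$-module; the dual in (b) is then the column space $D^{3\times1}$. We need rows that are cyclic and columns that are infinitely generated. We let $F$ be generated as freely as possible by a vector space $V$, a free module of rank $3$ over $k[x,z]$, and describe the matrix of $v\in V$ by projecting $v$ to nine lines in $V$. Cyclic rows and finite right degree will follow because certain triples of lines are bases over $k[x,z]$.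 The columns are governed by triples of linear \emph{functionals}; one of these triples has determinant $x$, which is invertible over $k(x,z)$ but not over $k[x,z]$. As $k[x,z]/(x)$ is infinite-dimensional over $k$, this defect produces infinitely many independent columns (Sections~\ref{sec:array} and~\ref{sec:ext}). That such matrices define an embedding at all is proved with P.~M.~Cohn's theory of free fields (Sections~\ref{sec:free} and~\ref{sec:key}). The extension is explicit: $F$ is the free field on a $k$-basis of $V$, and $\iota(D)$ is the subfield described in Remark~\ref{rem:explicit}.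

Throughout, $k$ is an arbitrary commutative field, and \emph{subfield} means sub-skew-field.

\section{Dualities for square-zero extensions}\label{sec:sqzero}

\begin{lemma}\label{lem:lc}
\emph{(i)} Submodules and factor modules of linearly compact modules are linearly compact. \emph{(ii)} Artinian modules are linearly compact. \emph{(iii)} A semisimple module is linearly compact iff it is finitely generated.
\end{lemma}

\begin{proof}
(i) Cosets in a submodule of $M$ are cosets in $M$. The preimages in $M$ of cosets in a factor module of $M$ are cosets, and a family of subsets of the factor module has nonempty intersection iff the family of preimages has.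

(ii) Let a family of cosets with the finite intersection property be given. The intersections of finitely many members are nonempty, hence cosets. A strictly descending chain of cosets gives a strictly descending chain of submodules, so among these finite intersections there is a minimal one, $c$. For every member $c'$ of the family, the set $c\cap c'$ is again a finite intersection, so $c\cap c'=c$. Thus the nonempty set $c$ lies in every member.

(iii) A finitely generated semisimple module has finite length, so (ii) applies. If $M$ is semisimple and not finitely generated, then $M=\bigoplus_{i\in I}X_i$ with all $X_i$ simple and $I$ infinite. Choose $0\ne x_i\in X_i$. The cosets $\{v\in M:v_i=x_i\}$, where $v_i$ is the component of $v$ in $X_i$, have the finite intersection property, but a common element would have infinitely many nonzero components.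
\end{proof}

Let $K$ be a finite product of skew fields. All $K$-modules are projective and injective, and ${}_KK$ and $K_K$ are cogenerators. If ${}_KX$ is finitely generated, then $\operatorname{Hom}_K({}_KX,{}_KK)$ is a finitely generated right $K$-module and evaluation identifies $X$ with $\operatorname{Hom}_K(\operatorname{Hom}_K({}_KX,{}_KK)_K,K_K)$.

\begin{lemma}\label{lem:duality}
Let $K$ be a subring of $R$ with ${}_KR$ finitely generated. Let $E=\operatorname{Hom}_K({}_KR,{}_KK)$ with the actions $(r\varphi)(r')=\varphi(r'r)$ for $r\in R$ and $(\varphi a)(r')=\varphi(r')a$ for $a\in K$. Assume that ${}_KE$ is finitely generated, and let $S=\operatorname{End}({}_RE)$. Then ${}_RE_S$ defines a duality. Moreover, right multiplication on $E$ embeds $K$ in $S$, and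
\begin{equation}\label{eq:lambda}
\lambda:S\to\operatorname{Hom}_K({}_KE,{}_KK),\qquad \lambda(s)(e)=(es)(1),
\end{equation}
is an isomorphism of $S$-$K$-bimodules for the actions $(s\psi)(e)=\psi(es)$ and $(\psi a)(e)=\psi(e)a$.
\end{lemma}

\begin{proof}
\emph{The left module ${}_RE$.} For a left $R$-module $X$ the rule $\theta\mapsto[x\mapsto\theta(x)(1)]$ is a natural isomorphism
\[
\operatorname{Hom}_R(X,E)\cong\operatorname{Hom}_K({}_KX,{}_KK).
\]
The image of $\theta$ is $K$-linear because $\theta(ax)(1)=(a\theta(x))(1)=\theta(x)(a)=a\,\theta(x)(1)$, and the inverse sends $\zeta$ to $x\mapsto[r\mapsto\zeta(rx)]$. As ${}_KK$ is an injective cogenerator, so is ${}_RE$.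

\emph{The ring $S$.} For $X=E$ this isomorphism is the bijection $\lambda$. We have $\lambda(s's)(e)=(es's)(1)=\lambda(s)(es')$ and $\lambda(sa)(e)=(es)(1)\,a$, so $\lambda$ is a bimodule map. If $a\in K$ acts as $0$ on $E$, take $e\in E$ with $e(1)=1$, which exists because ${}_KK$ is a direct summand of ${}_KR$; then $a=(ea)(1)=0$. So $K$ embeds in $S$.

\emph{The right module $E_S$.} Because ${}_KE$ is finitely generated, evaluation combined with $\lambda$ gives a bijection
\[
E\to\operatorname{Hom}_K(S_K,K_K),\qquad e\mapsto[s'\mapsto\lambda(s')(e)].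
\]
It is right $S$-linear for $(\chi s)(s')=\chi(ss')$, since $\lambda(s')(es)=(ess')(1)=\lambda(ss')(e)$. So, for every right $S$-module $X$, evaluation at $1\in S$ gives a natural isomorphism $\operatorname{Hom}_S(X_S,E_S)\cong\operatorname{Hom}_K(X_K,K_K)$, $\eta\mapsto[x\mapsto\lambda(1)(\eta x)=(\eta x)(1)]$, and $E_S$ is an injective cogenerator.

\emph{The ring $R$.} For $X=E$ we get $\operatorname{End}(E_S)\cong\operatorname{Hom}_K(E_K,K_K)$, $\eta\mapsto[e\mapsto(\eta e)(1)]$. The composite $R\to\operatorname{End}(E_S)\to\operatorname{Hom}_K(E_K,K_K)$ is $r\mapsto[e\mapsto(re)(1)=e(r)]$. This is the evaluation map of the finitely generated module ${}_KR$, hence bijective. So $R\to\operatorname{End}(E_S)$ is an isomorphism.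
\end{proof}

For a $K$-$K$-bimodule $N$ let $K\ltimes N$ be the ring $K\oplus N$ with multiplication $(a,n)(a',n')=(aa',an'+na')$. Let $N^*=\operatorname{Hom}_K({}_KN,{}_KK)$, a $K$-$K$-bimodule with $(a\varphi b)(n)=\varphi(na)b$, and $N^{**}=(N^*)^*$.

\begin{proposition}\label{prop:sqzero}
Let $R=K\ltimes N$, and suppose that ${}_KN$ and ${}_K(N^*)$ are finitely generated. Then the bimodule ${}_RE_S$ of Lemma~\ref{lem:duality} defines a duality, and $S=K\oplus I$ with $I$ an ideal, $I^2=0$ and $I\cong N^{**}$ as left $K$-modules. Consequently ${}_SS$ is linearly compact iff ${}_KN^{**}$ is finitely generated.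
\end{proposition}

\begin{proof}
Clearly ${}_KR$ is finitely generated. The bijection $\varphi\mapsto(\varphi(1),\varphi|_N)$ is an isomorphism ${}_KE\cong K\oplus N^*$, because $(a\varphi)(1)=\varphi(a)=a\varphi(1)$ and $(a\varphi)(n)=\varphi(na)$. So ${}_KE$ is finitely generated and Lemma~\ref{lem:duality} applies.

Let $E_0=\{e\in E:Ne=0\}$, an $R$-$S$-submodule. Since $(ne)(r')=e(r'n)$, we have $E_0=\{e:e(N)=0\}$. Hence $e\mapsto e(1)$ is an isomorphism $E_0\cong K$ of $K$-$K$-bimodules, and restriction to $N$ gives $E/E_0\cong N^*$, also as $K$-$K$-bimodules. From $N^2=0$ we get $NE\subseteq E_0$.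

Let $I=\{s\in S:E_0s=0\}$, an ideal. If $s\in I$, then $N(Es)=(NE)s\subseteq E_0s=0$, so $Es\subseteq E_0$; hence $I^2=0$. Restriction to $E_0$ embeds $S/I$ in $\operatorname{End}({}_KE_0)\cong\operatorname{End}({}_KK)=K$, and $K\subseteq S$ maps isomorphically onto this ring of right multiplications. So $S=K\oplus I$. For $s\in S$ we have $E_0s\subseteq E_0$, and an element $e\in E_0$ vanishes iff $e(1)=0$. Therefore $s\in I$ iff $\lambda(s)(E_0)=0$, and $\lambda$ identifies $I$ with $\operatorname{Hom}_K(E/E_0,K)\cong N^{**}$, as left $K$-modules.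

The left $S$-module $S/I$ has finite length, and $S$ acts on the left of $I$ through $S/I=K$, so ${}_SI$ is semisimple. If ${}_KN^{**}$ is finitely generated, ${}_SS$ has finite length and is linearly compact. If ${}_SS$ is linearly compact, so is its submodule $I$, and ${}_KN^{**}$ is finitely generated by Lemma~\ref{lem:lc}(iii).
\end{proof}

\begin{proposition}\label{prop:reduction}
In Theorem~\ref{thm:main}, the statements about $R$ follow from \emph{(a)} and \emph{(b)}.
\end{proposition}

\begin{proof}
The ring $R$ is $K\ltimes N$ with $K=F\times D$ and $(f,d)\,n\,(f',d')=f\,n\,\iota(d')$. Since $\dim{}_FN=1$ and $\dim N_D\le3$, the ring $R$ is left and right artinian, and ${}_KN$ is finitely generated. A left $K$-linear map $N\to K$ has its values in $F$ and has the form $\varphi_y:n\mapsto ny$ with $y\in F$, and $(d\varphi_yf)(n)=n\,\iota(d)yf$. So $N^*\cong{}_DF_F$, on which $F$ on the left and $D$ on the right act as zero, and whose left $D$-dimension is $3$. Hence $N^{**}=\operatorname{Hom}_D({}_DF,D)$ with the left $F$-action of (b). It is not finitely generated, and Proposition~\ref{prop:sqzero}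 applies.
\end{proof}

It remains to construct $D$, $F$ and $\iota$ with (a) and (b).

\section{An array of lines}\label{sec:array}

\subsection{What has to be built}

Let $D\subset F$ have left degree $3$. A left basis of $F$ beginning with $1$ identifies $F$ with the row space $D^{1\times3}$ and $1$ with the unit row $e_1$. Right multiplication by elements of $F$ becomes an embedding $\rho':F\to M_3(D)$ with
\begin{equation}\label{eq:cyclic}
e_1\rho'(F)=D^{1\times3}.
\end{equation}
Left $D$-linear maps $D^{1\times3}\to D$ are right multiplications by columns. So $\operatorname{Hom}_D({}_DF,D)=D^{3\times1}$, with $f\in F$ acting as $c\mapsto\rho'(f)c$. Conversely, we shall recover the extension from an embedding with \eqref{eq:cyclic}. We want the columns to have infinite dimension over $F$, and the right degree to be finite.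

We let $F$ be generated by a vector space $V$. For each position $(g,h)$, $1\le g,h\le3$, we choose a ``line'' $V_{gh}\subset V$ and a projection $\pi_{gh}$ of $V$ onto it, and let the $(g,h)$ entry of $\rho'(v)$ be a copy of $\pi_{gh}(v)$; up to a diagonal normalization, copies for different positions are to be as independent as possible. We ask for the following.
\begin{itemize}
\item \textbf{(Rows)} For each $g$, $V=\bigoplus_hV_{gh}$, with projections $\pi_{gh}$. Then for $n\in V_{gh}$ the $g$-th row of $\rho'(n)$ has at most one nonzero entry, in place $h$. So single elements of $F$ move unit rows to multiples of unit rows, which will give \eqref{eq:cyclic}.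
\item \textbf{(Columns)} For each $h$, $V=\bigoplus_gV_{gh}$. This will give finite right degree.
\item \textbf{(Defect)} For some $h$ the map $V\to\bigoplus_gV_{gh}$, $v\mapsto(\pi_{gh}v)_g$, is injective with infinite-dimensional cokernel over $k$.
\end{itemize}
The map in (Defect) describes the $h$-th column of $\rho'(v)$, that is, $\rho'(v)e_h^{T}$. It must be injective, since an invertible matrix has no zero column. A column whose entries are copies of $n_g\in V_{gh}$, with $(n_g)_g$ not in the image, is a vector of $D^{3\times1}$ that has no reason to lie in $Fe_h^{T}$. If the lines were one-dimensional over a commutative field, and the projections linear over it, the map would go between spaces of dimension $3$, and injectivity would imply surjectivity. So the lines will be free modules of rank one over $k[x,z]$.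

\begin{remark}
In a $2\times2$ array, (Rows) and (Columns) exclude (Defect). Indeed, $v\mapsto(\pi_{12}v,\pi_{22}v)$ is bijective: $V=V_{21}\oplus V_{11}$ by (Columns); $\pi_{12}$ kills $V_{11}$ and maps the complement $V_{21}$ isomorphically onto $V_{12}$; and $\pi_{22}$ kills $V_{21}$ and maps $V_{11}$ isomorphically onto $V_{22}$. The column $h=1$ is treated in the same way.
\end{remark}

\subsection{The array}

Let $O=k[x,z]$, $\kappa=k(x,z)$, $V=O^3\subset\hat V=\kappa^3$, with standard basis $p_1,p_2,p_3$; we write $v=(v_1,v_2,v_3)$. Define vectors $w_{gh}\in O^3$ and functionals $\alpha_{gh}$ by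
\[
\renewcommand{\arraystretch}{1.3}
\begin{array}{c|ccc}
w_{gh}&h=1&h=2&h=3\\ \hline
g=1&p_1&p_2&p_3\\
g=2&(1,1{-}x,1)&(1,1{-}x,0)&(0,1,1)\\
g=3&p_2&p_3&p_1
\end{array}
\]
\[
\renewcommand{\arraystretch}{1.3}
\begin{array}{c|ccc}
\alpha_{gh}(v)&h=1&h=2&h=3\\ \hline
g=1&v_1&v_2&v_3\\
g=2&(1{-}x)v_1-v_2+v_3&xv_1+v_2-v_3&(x{-}1)v_1+v_2\\
g=3&v_2&v_3&v_1
\end{array}
\]
Then $\alpha_{gh}(w_{gh'})=\delta_{hh'}$. This is evident for $g=1,3$. For $g=2$, the functional $\alpha_{21}$ takes on $w_{21},w_{22},w_{23}$ the values $(1{-}x)-(1{-}x)+1=1$, $(1{-}x)-(1{-}x)=0$, $-1+1=0$; the functional $\alpha_{22}$ takes the values $x+(1{-}x)-1=0$, $x+(1{-}x)=1$, $1-1=0$; and $\alpha_{23}$ takes the values $(x{-}1)+(1{-}x)=0$, $(x{-}1)+(1{-}x)=0$, $1$. Put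
\[
\pi_{gh}(v)=\alpha_{gh}(v)w_{gh},\qquad \hat V_{gh}=\kappa w_{gh},\qquad V_{gh}=Ow_{gh}.
\]

\begin{lemma}\label{lem:array}
The following hold.
\begin{itemize}
\item[] \emph{(Rows)} For each $g$, $\hat V=\bigoplus_h\hat V_{gh}$ and $V=\bigoplus_hV_{gh}$, with projections $\pi_{gh}$.
\item[] \emph{(Columns)} For each $h$, $\hat V=\bigoplus_g\hat V_{gh}$ and $V=\bigoplus_gV_{gh}$.
\item[] \emph{(Defect)} For $h=2$ the map $O^3\to O^3$, $v\mapsto(\alpha_{12}(v),\alpha_{22}(v),\alpha_{32}(v))$, is injective with cokernel isomorphic to $O/xO\cong k[z]$.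
\end{itemize}
\end{lemma}

\begin{proof}
(Rows) For fixed $g$, the matrix with rows $w_{gh}$ and the matrix with columns given by the coefficients of $\alpha_{gh}$ ($h=1,2,3$) are inverse to each other and have entries in $O$. So the $w_{gh}$ form an $O$-basis of $V$ with coordinate functions $\alpha_{gh}$.

(Columns) The triples for $h=1,2,3$ are
\[
\{p_1,(1,1{-}x,1),p_2\},\qquad\{p_2,(1,1{-}x,0),p_3\},\qquad\{p_3,(0,1,1),p_1\}.
\]
Each contains two standard basis vectors, and the third vector has coefficient $1$ at the missing one. So they are $O$-bases of $O^3$.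

(Defect) The map is $v\mapsto(v_2,\;xv_1+v_2-v_3,\;v_3)$. It is injective, and its image consists of all $(a,b,c)$ with $b-a+c\in xO$.
\end{proof}

The vectors $x^{-1}z^tp_1$, $t\ge0$, are mapped to $(0,z^t,0)\in O^3$ by the functionals in (Defect), although they are not in $V$. They will produce the independent columns.

For the invertibility of our matrices we need information on the position of the kernels of the $\pi_{gh}$, and only over the field $\kappa$. Constants must also be accommodated: $1\in k$ will go to the identity matrix. For this we add a vector $v_0$ to $\hat V$ on which the $\pi_{gh}$ act like the identity matrix. Regard $\hat V$ as a $k$-space, let $V_+=kv_0\oplus\hat V$, and extend $\pi_{gh}$ to a $k$-linear map $V_+\to V_+$ by $\pi_{gh}v_0=\delta_{gh}v_0$. Put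
\[
Z_{gh}=\ker\bigl(\pi_{gh}|V_+\bigr),\qquad L_{gh}=\bigcap_{h'\ne h}Z_{gh'},\qquad Q_{gh}=\bigcap_{g'\ne g}Z_{g'h}.
\]
We call subspaces \emph{independent} if their sum is direct.

\begin{lemma}\label{lem:Z}
In $V_+$:
\begin{itemize}
\item[] \emph{(Z1)} $\bigcap_hZ_{gh}=0$ for each $g$;
\item[] \emph{(Z2)} $\bigcap_gZ_{gh}=0$ for each $h$;
\item[] \emph{(Z3)} for each $h$ the spaces $L_{1h},L_{2h},L_{3h}$ are independent;
\item[] \emph{(Z4)} for each $g$ the spaces $Q_{g1},Q_{g2},Q_{g3}$ are independent.
\end{itemize}
\end{lemma}

\begin{proof}
Each $\pi_{gh}$ respects the decomposition $V_+=kv_0\oplus\hat V$. Hence all $Z_{gh},L_{gh},Q_{gh}$ are direct sums of their parts in $kv_0$ and in $\hat V$, and it suffices to check the two parts separately.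

\emph{The part $kv_0$.} Here $Z_{gh}$ is $0$ if $g=h$ and $kv_0$ otherwise, so (Z1) and (Z2) hold. Both $L_{gh}$ and $Q_{gh}$ are $kv_0$ if $g=h$ and $0$ otherwise, so (Z3) and (Z4) hold.

\emph{The part $\hat V$.} Here $Z_{gh}$ is $\ker\alpha_{gh}$. (Z1) follows from (Rows). For (Z2), the determinants of $(\alpha_{1h},\alpha_{2h},\alpha_{3h})$ must be nonzero: up to sign they are the coefficients of $v_3$ in $\alpha_{21}$, of $v_1$ in $\alpha_{22}$ and of $v_2$ in $\alpha_{23}$, that is, $1,x,1$. By (Rows), the part of $L_{gh}$ in $\hat V$ is $\hat V_{gh}$, so (Z3) is (Columns). For (Z4), solving the pairs of equations shows that $Q_{g1},Q_{g2},Q_{g3}$ are the $\kappa$-lines spanned by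
\[
\begin{array}{lll}
g=1:&(1,0,x{-}1),\ (1,-x,0),\ (0,0,1)&\text{(determinant $-x$)};\\
g=2:&p_3,\ p_1,\ p_2;&\\
g=3:&(0,1,1),\ (1,0,x),\ (1,1{-}x,0)&\text{(determinant $1$)}.
\end{array}
\]
For example, $Q_{11}=Z_{21}\cap Z_{31}$ is given by $v_2=0$ and $(1-x)v_1+v_3=0$, and $Q_{32}=Z_{12}\cap Z_{22}$ by $v_2=0$ and $xv_1-v_3=0$. The remaining pairs are $Q_{12}$: $v_3=0$, $xv_1+v_2=0$; $Q_{13}$: $v_1=v_2=0$; $Q_{21}$: $v_1=v_2=0$; $Q_{22}$: $v_2=v_3=0$; $Q_{23}$: $v_1=v_3=0$; $Q_{31}$: $v_1=0$, $v_2=v_3$; $Q_{33}$: $v_3=0$, $(x-1)v_1+v_2=0$.
\end{proof}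

\section{Free fields and linear matrices}\label{sec:free}

For a $k$-space $W$ let $k\langle W\rangle$ be its tensor algebra, the free algebra on a basis of $W$. An $n\times n$ matrix over $k\langle W\rangle$ is \emph{full} if it is not a product of an $n\times(n-1)$ and an $(n-1)\times n$ matrix over $k\langle W\rangle$. Ring homomorphisms between free algebras carry non-full matrices to non-full matrices, and a ring homomorphism to a skew field carries them to singular ones. We use the following theorem of P.~M.~Cohn \cite[Ch.~7, esp.\ \S7.5]{Cohn} (free algebras are firs, \cite[Ch.~2]{Cohn}). There is a skew field $U(W)\supseteq k\langle W\rangle$, the \emph{free field} or universal field of fractions, such that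
\begin{itemize}
\item[(C1)] $U(W)$ is generated by $k\langle W\rangle$ as a skew field;
\item[(C2)] a square matrix over $k\langle W\rangle$ is invertible over $U(W)$ iff it is full;
\item[(C3)] every ring homomorphism $k\langle W\rangle\to Q$ carrying all full matrices to invertible matrices extends uniquely to a ring homomorphism $U(W)\to Q$.
\end{itemize}
The field $k$ is central in $U(W)$, since its centralizer is a subfield containing $k\langle W\rangle$. By (C3), automorphisms of $k\langle W\rangle$ extend to $U(W)$, since they preserve fullness.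

For matrices whose entries are in $W$, fullness is a condition of linear algebra. Elements of $k^n$ are read as rows when they stand on the left of a matrix and as columns when they stand on the right.

\begin{lemma}\label{lem:linear}
Let $P$ be an $n\times n$ matrix with entries in $W$. Then $P$ is not full iff there are subspaces $A,B\subseteq k^n$ with $sPt=0$ for all $s\in A$, $t\in B$, and $\dim A+\dim B>n$.
\end{lemma}

\begin{proof}
Suppose that $P$ is not full, say $P=XY$ with inner size $n-1$, and let $X_i,Y_i$ be the homogeneous components of degree $i$. Comparing degrees $0$ and $1$ gives $X_0Y_0=0$ and $P=X_0Y_1+X_1Y_0$. Put $A=\{s:sX_0=0\}$ and $B=\{t:Y_0t=0\}$. Then $sPt=0$ for $s\in A$, $t\in B$. From $X_0Y_0=0$ we get $\operatorname{rk}X_0+\operatorname{rk}Y_0\le n-1$, so $\dim A+\dim B\ge n+1$.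

Conversely, let $A,B$ be given, of dimensions $a,b$ with $a+b>n$. After multiplying $P$ on both sides by invertible matrices over $k$ we may assume that
\[
P=\begin{pmatrix}0&X\\Y&Z\end{pmatrix}=\begin{pmatrix}X&0\\Z&I\end{pmatrix}\begin{pmatrix}0&I\\Y&0\end{pmatrix}
\]
with zero block of size $a\times b$. The inner size is $(n-b)+(n-a)<n$.
\end{proof}

A matrix is \emph{affine} if its entries are in $k\oplus W$.

\begin{lemma}[Higman's linearization]\label{lem:higman}
For a square matrix $P$ over $k\langle W\rangle$ there are $m$ and invertible matrices $U_1,U_2$ over $k\langle W\rangle$ such that $U_1(P\oplus I_m)U_2$ is affine. The matrix $P$ is full iff this affine matrix is.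
\end{lemma}

\begin{proof}
An entry of the form $p+ab$ is simplified, at the cost of one extra row and column, by
\[
\begin{pmatrix}1&a\\0&1\end{pmatrix}\begin{pmatrix}p+ab&0\\0&1\end{pmatrix}\begin{pmatrix}1&0\\-b&1\end{pmatrix}=\begin{pmatrix}p&a\\-b&1\end{pmatrix},
\]
performed as elementary row and column operations in the larger matrix. Taking for $ab$ a product of $d\ge2$ elements of $W$ (with a coefficient), with $a\in W$, we replace one monomial of degree $d$ by one of degree $1$ and one of degree $d-1$. This lowers the sum of the numbers $d-1$ over all monomials of degree $d\ge1$ in the entries, so after finitely many steps the matrix is affine. The last statement follows from (C2).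
\end{proof}

\section{The key homomorphism}\label{sec:key}

From now on $V$, $\hat V$ and the $V_{gh}$, $\hat V_{gh}$ are used as $k$-spaces. In particular, multiplication of vectors by elements of $\kappa$ has nothing to do with multiplication in the algebra $k\langle\hat V\rangle$, where all vectors of $\hat V$ have degree $1$.

Let $\mathcal V=\bigoplus_{g,h}\hat V_{gh}$ be the external direct sum, and write $[n]_{gh}$ for the copy in $\mathcal V$ of $n\in\hat V_{gh}$. Put $\hat F=U(\hat V)$ and $H=U(\mathcal V)$, and let $\rho$ be the $k$-algebra homomorphism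
\[
\rho:k\langle\hat V\rangle\to M_3(k\langle\mathcal V\rangle),\qquad\rho(v)=\bigl([\pi_{gh}v]_{gh}\bigr)_{g,h}\quad(v\in\hat V).
\]
Applied entrywise, $\rho$ carries $n\times n$ matrices to $3n\times3n$ matrices.

\begin{proposition}\label{prop:key}
$\rho$ carries full matrices over $k\langle\hat V\rangle$ to matrices invertible over $H$. Hence $\rho$ extends to a (necessarily injective) ring homomorphism $\rho:\hat F\to M_3(H)$.
\end{proposition}

\subsection{The smallest case}\label{subsec:small}

Let us first see by hand why $\rho(v)$ is invertible over $H$ for $0\ne v\in\hat V$. Suppose not. Then $\rho(v)$ is not full, and Lemma~\ref{lem:linear} gives $A,B\subseteq k^3$ with $\dim A+\dim B\ge4$ and $\sum_{g,h}s_gt_h[\pi_{gh}v]_{gh}=0$ for $s\in A$, $t\in B$. The summands lie in different direct summands of $\mathcal V$, so each of them vanishes. Let $G$ be the set of those $g$ with $s_g\neq0$ for some $s\in A$, and $G'$ the set of those $h$ with $t_h\ne0$ for some $t\in B$. Then $|G|+|G'|\ge\dim A+\dim B\ge4$, and $\pi_{gh}v=0$ for all $g\in G$, $h\in G'$. So the entries of $\rho(v)$ vanish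 on
\begin{itemize}
\item a whole row, and $v=0$ by (Z1); or
\item a whole column, and $v=0$ by (Z2); or
\item a $2\times2$ block, say in the rows $g,g'$ and in the two columns other than $h$; then $v\in L_{gh}\cap L_{g'h}=0$ by (Z3).
\end{itemize}
For a larger matrix the one vector $v$ becomes a bilinear map with values in $\hat V$, and the sets $G,G'$ become triples of subspaces of $k^n$. We need a substitute for counting rows, columns and $2\times2$ blocks, and a device for the constant terms. The first is an identity for three subspaces; the second is the vector $v_0$.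

\subsection{Three subspaces}

For finite sets $X_1,X_2,X_3$, the sum $\sum|X_i|$ is the number of elements lying in at least one, plus those in at least two, plus those in all three $X_i$. For subspaces there are two candidates for ``at least two''; one takes their mean.

\begin{lemma}\label{lem:three}
For subspaces $X_1,X_2,X_3$ of a finite-dimensional space put
\[
X_{(1)}=X_1+X_2+X_3,\quad X_{(3)}=X_1\cap X_2\cap X_3,\quad X_{(2)}=\sum_{i<j}X_i\cap X_j,\quad X^{(2)}=\bigcap_{i<j}(X_i+X_j).
\]
Then $\dim X_{(1)}+\tfrac12\bigl(\dim X_{(2)}+\dim X^{(2)}\bigr)+\dim X_{(3)}=\sum_i\dim X_i$.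
\end{lemma}

\begin{proof}
The intersection of $X_1\cap X_2$ and $X_1\cap X_3$ is $X_{(3)}$. Since $X_1\cap X_2+X_1\cap X_3\subseteq X_1$, the intersection of this sum with $X_2\cap X_3$ is also $X_{(3)}$. Hence $\dim X_{(2)}=\sum_{i<j}\dim(X_i\cap X_j)-2\dim X_{(3)}$. Applying this to the annihilators of the $X_i$ in the dual of the ambient space, of dimension $c$ say, gives $c-\dim X^{(2)}=\sum_{i<j}\bigl(c-\dim(X_i+X_j)\bigr)-2(c-\dim X_{(1)})$, that is, $\dim X^{(2)}=\sum_{i<j}\dim(X_i+X_j)-2\dim X_{(1)}$. Add the two equalities and use $\dim(X_i\cap X_j)+\dim(X_i+X_j)=\dim X_i+\dim X_j$.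
\end{proof}

\subsection{Proof of Proposition~\ref{prop:key}}

\emph{Reduction to affine matrices.} Let $P'$ be full and let $P=U_1(P'\oplus I_m)U_2$ be affine as in Lemma~\ref{lem:higman}. Then $P$ is full, and if $\rho(P)$ is invertible over $H$, so is $\rho(P')$. So let $P=P_0+P_1$ be a full affine $n\times n$ matrix, $P_0$ over $k$ and $P_1$ with entries in $\hat V$. Let $\tilde P=v_0P_0+P_1$, with entries in $V_+$. It is full over $k\langle V_+\rangle$, because $v_0\mapsto1$ carries it to the full matrix $P$. Write $\beta(s,t)=s\tilde Pt\in V_+$ for $s,t\in k^n$. By Lemma~\ref{lem:linear},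
\begin{equation}\label{eq:full}
\beta(A,B)=0\ \Longrightarrow\ \dim A+\dim B\le n\qquad(A,B\subseteq k^n).
\end{equation}

\emph{Homogenization.} We order rows and columns so that $\rho(P)$ is a $3\times3$ array of $n\times n$ blocks, the $(g,h)$ block being $\delta_{gh}P_0+[\pi_{gh}P_1]_{gh}$, where $\pi_{gh}$ is applied entrywise. Suppose that $\rho(P)$ is not invertible over $H$. Then it is not full: $\rho(P)=XY$ over $k\langle\mathcal V\rangle$ with inner size $3n-1$. To turn it into a matrix with linear entries, we enlarge the three diagonal summands of $\mathcal V$ by copies of $v_0$: let $\mathcal V_+=\mathcal V\oplus kc_1\oplus kc_2\oplus kc_3$, write $c_g=[v_0]_{gg}$, and consider the $k$-algebra homomorphism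
\[
\eta:k\langle\mathcal V\rangle\to U(\mathcal V_+),\qquad [n]_{gh}\mapsto c_g^{-1}[n]_{gh}.
\]
The $(g,h)$ block of $\eta\rho(P)$ is $\delta_{gh}P_0+c_g^{-1}[\pi_{gh}P_1]_{gh}=c_g^{-1}[\pi_{gh}\tilde P]_{gh}$, because $\pi_{gh}v_0=\delta_{gh}v_0$. As $\eta\rho(P)=\eta(X)\eta(Y)$ is singular, so is the matrix $\bigl([\pi_{gh}\tilde P]_{gh}\bigr)_{g,h}$, which has entries in $\mathcal V_+$. So this matrix is not full, by (C2).

\emph{The subspaces.} By Lemma~\ref{lem:linear} there are $A,B\subseteq(k^n)^3$ with $\dim A+\dim B>3n$ and $\sum_{g,h}[\pi_{gh}\beta(s_g,t_h)]_{gh}=0$ for all $s=(s_g)\in A$, $t=(t_h)\in B$. The summands lie in different direct summands of $\mathcal V_+$, so each vanishes. Let $A_g,B_h\subseteq k^n$ be the projections of $A$ and $B$. Then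
\begin{equation}\label{eq:sub}
\beta(A_g,B_h)\subseteq Z_{gh}\quad\text{for all }g,h,\qquad\sum_g\dim A_g+\sum_h\dim B_h>3n .
\end{equation}

\emph{Counting.} In the notation of Lemma~\ref{lem:three}, the three cases of Section~\ref{subsec:small}, the last one in a row and a column version, become:
\begin{itemize}
\item $\beta(A_{(1)},B_{(3)})=0$: for $s\in A_g$ and $t\in B_{(3)}$ we have $\beta(s,t)\in\bigcap_hZ_{gh}=0$ by (Z1).
\item $\beta(A_{(3)},B_{(1)})=0$: for $s\in A_{(3)}$ and $t\in B_h$ we have $\beta(s,t)\in\bigcap_gZ_{gh}=0$ by (Z2).
\item $\beta(A^{(2)},B_{(2)})=0$: let $t\in B_{h'}\cap B_{h''}$ and $\{h,h',h''\}=\{1,2,3\}$. Then $\beta(A_g,t)\subseteq Z_{gh'}\cap Z_{gh''}=L_{gh}$ for each $g$. So for $s\in A^{(2)}$ we get $\beta(s,t)\in(L_{1h}+L_{2h})\cap(L_{1h}+L_{3h})\cap(L_{2h}+L_{3h})$, which is $0$ by (Z3).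
\item $\beta(A_{(2)},B^{(2)})=0$: let $s\in A_{g'}\cap A_{g''}$ and $\{g,g',g''\}=\{1,2,3\}$. Then $\beta(s,B_h)\subseteq Z_{g'h}\cap Z_{g''h}=Q_{gh}$ for each $h$. So for $t\in B^{(2)}$ we get $\beta(s,t)\in(Q_{g1}+Q_{g2})\cap(Q_{g1}+Q_{g3})\cap(Q_{g2}+Q_{g3})$, which is $0$ by (Z4).
\end{itemize}
By \eqref{eq:full}, each of these four pairs of subspaces has total dimension at most $n$. Adding the first two inequalities and half of the last two, we obtain from Lemma~\ref{lem:three}
\[
\sum_g\dim A_g+\sum_h\dim B_h\le n+n+\tfrac12(n+n)=3n,
\]
contradicting \eqref{eq:sub}. So $\rho(P)$ is invertible over $H$, and $\rho$ extends to $\hat F$ by (C3).\qed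

\section{The extension of skew fields}\label{sec:ext}

\subsection{Definition of $F$ and $D$}

Let $F\subseteq\hat F$ be the subfield generated by $k\cup V$. We normalize $\rho$ by a diagonal matrix, chosen so that certain entries become $1$: let
\[
d_1=1,\quad d_2=[w_{12}]_{12},\quad d_3=[w_{13}]_{13}\in H,\qquad\Delta=\operatorname{diag}(d_1,d_2,d_3),\qquad\rho'(f)=\Delta\rho(f)\Delta^{-1}\quad(f\in\hat F).
\]
Let $D\subseteq H$ be the subfield generated by $k$ and all elements
\[
n'=d_g[n]_{gh}d_h^{-1}\qquad(n\in V_{gh};\ g,h=1,2,3).
\]
(The meaning of $n'$ depends on the position $(g,h)$, which will always be clear.) For $v\in V$ the entries $d_g[\pi_{gh}v]_{gh}d_h^{-1}$ of $\rho'(v)$ lie in $D$, since $\pi_{gh}V\subseteq V_{gh}$; this uses (Rows) over $O$. A matrix over $D$ that is invertible over $H$ has its inverse over $D$. So $\{f\in F:\rho'(f)\in M_3(D)\}$ is a subfield containing $k\cup V$, and $\rho'(F)\subseteq M_3(D)$. Thus $D^{1\times3}$ is a $D$-$F$-bimodule via $\rho'$, of left $D$-dimension $3$. We shall use the following remark twice.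

\begin{lemma}\label{lem:stab}
Let $G$ and $L$ be skew fields, let $M$ be a $G$-$L$-bimodule, and let $Y\subseteq M$ be a right $L$-subspace of finite dimension. Then $\{f\in G:fY\subseteq Y\}$ is a subfield of $G$.
\end{lemma}

\begin{proof}
It is a subring. A nonzero $f$ in it is invertible in $G$, so it acts injectively and $L$-linearly on $Y$; hence $fY=Y$ and $f^{-1}Y=Y$.
\end{proof}

\subsection{The embedding $\iota$ and the left degree}

Let $u_1=1$, $u_2=w_{12}$, $u_3=w_{13}$, nonzero elements of $F$. For $n\in V_{gh}$ we have $\pi_{gh}n=n$ and $\pi_{gh'}n=0$ for $h'\ne h$, so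
\begin{equation}\label{eq:move}
e_g\rho'(n)=n'e_h\qquad(n\in V_{gh}).
\end{equation}
For $j=2,3$ we have $w_{1j}'=d_1[w_{1j}]_{1j}d_j^{-1}=1$; this is the purpose of $\Delta$. Hence
\begin{equation}\label{eq:uj}
e_1\rho'(u_j)=e_j\qquad(j=1,2,3).
\end{equation}
Let $M'=e_1\rho'(F)$, a one-dimensional right $F$-subspace of $D^{1\times3}$. For $n\in V_{gh}$, \eqref{eq:uj} and \eqref{eq:move} give
\begin{equation}\label{eq:iota}
n'e_1=n'e_h\rho'(u_h)^{-1}=e_g\rho'(n)\rho'(u_h)^{-1}=e_1\rho'(u_gnu_h^{-1}).
\end{equation}
So $n'M'\subseteq M'$. By Lemma~\ref{lem:stab}, with $G=D$ and $L=F$, the set $\{d\in D:dM'\subseteq M'\}$ is a subfield. It contains $k$ and all $n'$, so it is $D$. As $e_1,e_2,e_3\in M'$ by \eqref{eq:uj}, we get $M'=D^{1\times3}$, which is \eqref{eq:cyclic}.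

If $e_1\rho'(f)=0$, then $\rho'(f)$ is not invertible, so $f=0$. Hence for $d\in D$ there is a unique $\iota(d)\in F$ with $de_1=e_1\rho'(\iota(d))$. The map $\iota$ is additive, and $\iota(c)=c$ for $c\in k$. From $dd'e_1=d\,e_1\rho'(\iota(d'))=e_1\rho'(\iota(d)\iota(d'))$ we see that $\iota$ is a ring embedding. The map $f\mapsto e_1\rho'(f)$ is an isomorphism ${}_DF_F\cong D^{1\times3}$, with $D$ acting on $F$ through $\iota$, because $d\,e_1\rho'(f)=e_1\rho'(\iota(d)f)$. In particular $F$ has left dimension $3$ over $\iota(D)$.

\begin{remark}\label{rem:explicit}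
By \eqref{eq:iota}, $\iota(n')=u_gnu_h^{-1}$. So $\iota(D)$ is the subfield of $F$ generated by $k$ and the elements $u_gnu_h^{-1}$ with $n\in V_{gh}$, where $u_1=1$, $u_2=p_2$, $u_3=p_3$.
\end{remark}

\subsection{The right degree}

Let $D_{gh}=\{f\in F:e_g\rho'(f)\in De_h\}$. By definition of $\iota$, $D_{11}=\iota(D)$. By \eqref{eq:move} and \eqref{eq:uj}, $V_{gh}\subseteq D_{gh}$ and $u_j\in D_{1j}$. Clearly $D_{gh}D_{hl}\subseteq D_{gl}$. If $0\ne f\in D_{gh}$, say $e_g\rho'(f)=de_h$, then $d\neq0$ and $e_h\rho'(f^{-1})=d^{-1}e_g$, so $f^{-1}\in D_{hg}$. Therefore $u_gD_{g1}\subseteq D_{11}$ and $u_g^{-1}D_{11}\subseteq D_{g1}$, that is, $D_{g1}=u_g^{-1}\iota(D)$.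

Let $Y=D_{11}+D_{21}+D_{31}$, of right $\iota(D)$-dimension at most $3$. Let $v\in V$ and $f\in D_{h1}$. By (Columns) over $O$ we can write $v=\sum_gv_g$ with $v_g\in V_{gh}$, and $vf=\sum_gv_gf\in\sum_gD_{gh}D_{h1}\subseteq Y$. So $VY\subseteq Y$, and $kY=Yk\subseteq Y$. By Lemma~\ref{lem:stab}, with $G=F$, $L=\iota(D)$ and $M=F$, $\{f\in F:fY\subseteq Y\}$ is a subfield containing $k\cup V$; it is $F$. As $1\in Y$, we have $Y=F$. This proves (a).

\subsection{The infinite dual}

As in Section~\ref{sec:array}, $\operatorname{Hom}_D({}_DF,D)\cong\operatorname{Hom}_D(D^{1\times3},D)=D^{3\times1}$, the column $c$ corresponding to $\psi_c(m)=mc$. Since $(f\psi_c)(m)=\psi_c(m\rho'(f))=m\rho'(f)c$, the action of $F$ is $f\cdot c=\rho'(f)c$. The idea is to take columns of matrices $\rho'(y)$ with $y\in\hat V\setminus V$ that nevertheless have entries in $D$, and to use that such $y$ are free over $F$. For $t\ge0$ let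
\[
y_t=x^{-1}z^tp_1=(x^{-1}z^t,0,0)\in\hat V .
\]
The functionals $\alpha_{12},\alpha_{22},\alpha_{32}$ take the values $0,z^t,0$ on $y_t$. So $\pi_{g2}y_t\in V_{g2}$ for all $g$, although $y_t\notin V$, and the column
\[
c_t=\rho'(y_t)e_2^{T}=\bigl(d_g[\pi_{g2}y_t]_{g2}d_2^{-1}\bigr)_g
\]
lies in $D^{3\times1}$. We claim that the $c_t$ are left linearly independent over $F$.

Let $\sum_tf_t\cdot c_t=0$ be a finite relation with $f_t\in F$. Then $\rho'\bigl(\sum_tf_ty_t\bigr)e_2^{T}=0$. So $\rho'(\sum_tf_ty_t)$ is not invertible, and $\sum_tf_ty_t=0$ in $\hat F$. Now the $y_t$ are $k$-linearly independent modulo $V$, because $x^{-1}\sum_ta_tz^t\in O$ with $a_t\in k$ forces all $a_t=0$. Choose a $k$-basis of $\hat V$ that contains a basis of $V$ and all $y_t$. For fixed $s$, the automorphism of $k\langle\hat V\rangle$ with $y_s\mapsto y_s+1$ that fixes the other basis elements extends to $\hat F$, and the extension fixes $k\cup V$, hence $F$, pointwise. Applied to $\sum_tf_ty_t=0$ it gives $\sum_tf_ty_t+f_s=0$. So $f_s=0$. This proves the claim and (b). With Proposition~\ref{prop:reduction}, Theorem~\ref{thm:main}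 is proved.\qed

\begin{remark}
The failure of $x$ to be invertible is exactly what makes the dual large. Replace $V$ by $\hat V$ and $V_{gh}$ by $\hat V_{gh}$ throughout this section, so that $F$ and $D$ become $\hat F$ and $\hat D$, say. The arguments for (a) remain valid, but $\hat D^{3\times1}$ has dimension \emph{one} over $\hat F$. Indeed, by (Z2) and equality of $\kappa$-dimensions, $v\mapsto(\pi_{lh}v)_l$ is now a bijection $\hat V\to\bigoplus_l\hat V_{lh}$ for every $h$. So for $n\in\hat V_{gh}$ there is $v\in\hat V$ with $\rho'(v)e_h^{T}=e_g^{T}n'$. With $n=w_{1j}$, where $n'=1$, this gives $\hat Fe_1^{T}=\hat Fe_j^{T}$ for $j=2,3$. Then $e_1^{T}n'\in\hat Fe_g^{T}n'\subseteq\hat Fe_h^{T}=\hat Fe_1^{T}$ for all $n\in\hat V_{gh}$. By the left-right mirror of Lemma~\ref{lem:stab}, $\hat Fe_1^{T}$ is stable under $\hat D$, and it contains all $e_g^{T}$.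
\end{remark}

\section{A local example}

To prove Theorem~\ref{thm:local} we show that the skew fields $F$ and $D$ of Section~\ref{sec:ext} are isomorphic. An isomorphism turns $\iota$ into an endomorphism of $F$.

\begin{lemma}\label{lem:iso}
$F$ and $D$ are isomorphic to free fields $U(W)$ with $\dim_kW=\aleph_0$.
\end{lemma}

\begin{proof}
\emph{The field $F$.} A full matrix over $k\langle V\rangle$ is full over $k\langle\hat V\rangle$, because mapping a complement of $V$ in $\hat V$ to $0$ gives a homomorphism $k\langle\hat V\rangle\to k\langle V\rangle$ that is the identity on $k\langle V\rangle$. So by (C2) and (C3) the inclusion $k\langle V\rangle\subset\hat F$ extends to an embedding $U(V)\to\hat F$, whose image is $F$ by (C1). As $V=k[x,z]^3$, $\dim_kV=\aleph_0$.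

\emph{The field $D$.} Let $\mathcal B$ be a union of $k$-bases of the subspaces $[V_{gh}]_{gh}\subset\mathcal V$ containing $d_2=[w_{12}]_{12}$ and $d_3=[w_{13}]_{13}$. An element $b\in\mathcal B$ of $[V_{gh}]_{gh}$ has \emph{type} $(g,h)$; put $b'=d_gbd_h^{-1}$. As $d_2'=d_3'=1$, the field $D$ is generated by $k$ and the $b'$ with $b\in\mathcal B'=\mathcal B\setminus\{d_2,d_3\}$, and $|\mathcal B'|=\aleph_0$. Let $W$ be the span of $\mathcal B'$. We claim that the homomorphism $k\langle W\rangle\to H$, $b\mapsto b'$, carries full matrices to invertible ones. By (C3) and (C1) it then extends to an isomorphism of $U(W)$ onto $D$.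

By Lemma~\ref{lem:higman} it suffices to consider a full affine matrix $P=P_0+\sum_{b\in\mathcal B'}P_bb$, with $P_0$ and $P_b$ over $k$ and only finitely many $P_b$ nonzero. Its image is $P'=P_0+\sum_bP_bb'$. To remove the inverses, put
\[
X_h=\sum_g\ \sum_{b\in\mathcal B'\text{ of type }(g,h)}P_b\,d_gb,\qquad
Q=\begin{pmatrix}P_0+X_1&X_2&X_3\\-I&d_2I&0\\-I&0&d_3I\end{pmatrix}\quad\text{over }k\langle\mathcal V\rangle .
\]
Over $H$, the Schur complement of the lower right block $\operatorname{diag}(d_2I,d_3I)$ in $Q$ is $P_0+X_1+X_2d_2^{-1}+X_3d_3^{-1}=P'$. Suppose that $P'$ is singular. Then $Q$ is singular over $H$, hence not full. Extend $\mathcal B$ to a $k$-basis of $\mathcal V$ and apply the homomorphism $k\langle\mathcal V\rangle\to k\langle W\rangle$ with $d_2,d_3\mapsto1$ and $b\mapsto b$ for $b\in\mathcal B'$, which sends the added basis elements to $0$. The image of $Q$ is not full, so it is singular over $U(W)$. But its Schur complement is now $P_0+\sum_bP_bb=P$. So $P$ is singular over $U(W)$ and not full, a contradiction.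
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:local}]
Let $\omega:F\to D$ be an isomorphism, which exists by Lemma~\ref{lem:iso}, and $\varepsilon=\iota\omega$. Then $R=F[t;\varepsilon]/(t^2)$ is $K\ltimes N$ with $K=F$ and $N=Ft$; identifying $N$ with $F$, we have $n\cdot f=n\varepsilon(f)$ on the right. Write $\ell$ and $r$ for left and right $K$-dimensions. Then $\ell(N)=1$, and $r(N)$ is the right dimension of $F$ over $\varepsilon(F)=\iota(D)$, at most $3$. The lengths of ${}_RR$ and $R_R$ are $1+\ell(N)=2$ and $1+r(N)\le4$. As in Proposition~\ref{prop:reduction}, $N^*\cong F$ with left $F$-action through $\varepsilon$ and the usual right action, so $\ell(N^*)=3$. The map $\psi\mapsto\omega^{-1}\psi$ is an isomorphism from $\operatorname{Hom}_D({}_DF,D)$ onto $N^{**}=\operatorname{Hom}_F({}_FN^*,F)$: it is compatible with the left $F$-actions, which come from right multiplication on $F$, and $\omega^{-1}\psi(\varepsilon(a)y)=\omega^{-1}\bigl(\omega(a)\psi(y)\bigr)=a\,\omega^{-1}\psi(y)$. So $\ell(N^{**})=\infty$ by Theorem~\ref{thm:main}(b), and by Proposition~\ref{prop:sqzero} there is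 a duality ${}_RE_S$ with ${}_SS$ not linearly compact. Finally $S=K\oplus I$ with $I^2=0$ and $S/I\cong K$ a skew field. So $S$ is local, $J(S)=I$ and $J(S)^2=0$.
\end{proof}

\section{Artinian rings: a criterion and a positive result}

We prove Theorem~\ref{thm:artinian}. Let ${}_RE_S$ define a duality. For subsets $X$ of $E$ we use the annihilators $\operatorname{ann}_S(X)=\{s:Xs=0\}$ and $\operatorname{ann}_R(X)=\{r:rX=0\}$; and $\operatorname{ann}_E(Y)$ is $\{e:Ye=0\}$ for $Y\subseteq R$ and $\{e:eY=0\}$ for $Y\subseteq S$. We have
\[
\operatorname{ann}_E\operatorname{ann}_S(X)=X\ \ (X\le{}_RE),\qquad\operatorname{ann}_S\operatorname{ann}_E(\mathfrak r)=\mathfrak r\ \ (\mathfrak r\le S_S).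
\]
For the first: if $e\notin X$, some $R$-homomorphism $E/X\to E$ does not kill $e+X$, and it is induced by an $s\in S$ with $Xs=0$, $es\ne0$. For the second: if $s\notin\mathfrak r$, some $S$-homomorphism $S/\mathfrak r\to E_S$ does not kill $s+\mathfrak r$; the image $e$ of $1+\mathfrak r$ satisfies $e\mathfrak r=0$, $es\ne0$. So submodules of ${}_RE$ and right ideals of $S$ correspond by inverse lattice anti-isomorphisms. By symmetry, so do submodules of $E_S$ and left ideals of $R$.

\subsection{Part (1)}

Let $R$ be left artinian.

\emph{The first layer.} $J'$ is the intersection of the maximal right ideals of $S$, so $\operatorname{ann}_E(J')$ is the sum of the simple submodules of ${}_RE$. As $R/J$ is semisimple, this socle is $\operatorname{ann}_E(J)=E_1$. Right ideals of $S$ containing $J'$ correspond to submodules of the semisimple module ${}_RE_1$. So the lattice of right ideals of $K'=S/J'$ is complemented, and $K'$ is semisimple artinian. Hence ${}_RE_1$ has finite length.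

\emph{The higher layers.} We show by induction that $\operatorname{ann}_E(J^i)=\operatorname{ann}_E(J'^i)$ for $i\ge1$; call this $E_i$. The case $i=1$ is done, and for $i\ge2$
\begin{align*}
J^ie=0&\iff Je\subseteq\operatorname{ann}_E(J^{i-1})=\operatorname{ann}_E(J'^{i-1})\iff JeJ'^{i-1}=0\\
&\iff eJ'^{i-1}\subseteq E_1=\operatorname{ann}_E(J')\iff eJ'^i=0 .
\end{align*}
Since $J$ is nilpotent and $E_S$ is faithful, $J'$ is nilpotent. So $S$ is semiprimary.

\emph{The bimodule.} The map $E_2\to\operatorname{Hom}_R(J/J^2,E)$, $e\mapsto[j\mapsto je]$, has kernel $E_1$. It is onto: a homomorphism $J\to E$ killing $J^2$ extends to $R$ because ${}_RE$ is injective, so it has the form $j\mapsto je$, and $J^2e=0$. Homomorphisms from $J/J^2$ have their values in $E_1$. So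
\[
E_2/E_1\cong\operatorname{Hom}_K(J/J^2,E_1)\quad\text{as $R$-$S$-bimodules, with }(r\theta s)(j)=\theta(jr)s .
\]
Next, $J'=\operatorname{ann}_S(E_1)$ and $J'^2=\operatorname{ann}_S(E_2)$ by the double annihilator property. The map $J'\to\operatorname{Hom}_R(E_2/E_1,E)$, $s\mapsto[e+E_1\mapsto es]$, has kernel $J'^2$. It is onto, since a homomorphism $E_2\to E$ killing $E_1$ extends to an endomorphism of ${}_RE$, which is an element of $\operatorname{ann}_S(E_1)=J'$. As $JE_2\subseteq E_1$, homomorphisms from $E_2/E_1$ have their values in $E_1$. So $J'/J'^2\cong\operatorname{Hom}_K(E_2/E_1,E_1)$ as $K'$-$K'$-bimodules, with $(s\theta s')(e)=\theta(es)s'$. This is the displayed isomorphism. (For $R=K\ltimes N$ as in Section~\ref{sec:sqzero}, $E_1\cong K$ and we recover $N^{**}$.)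

\emph{The criterion.} We use the following fact for semiprimary $S$, and later also its right-hand version, for $R$ and $S$.

\medskip\noindent
($*$) \emph{Let $S$ be semiprimary with radical $J'$. Then the following are equivalent: ${}_SS$ is linearly compact; $S$ is left artinian; $J'/J'^2$ is finitely generated on the left.}

\medskip\noindent
If $S$ is left artinian, then ${}_SS$ is linearly compact by Lemma~\ref{lem:lc}(ii). If ${}_SS$ is linearly compact, then $J'/J'^2$ is linearly compact and semisimple as a left module, so finitely generated by Lemma~\ref{lem:lc}. Finally, let $J'=\sum_lSa_l+J'^2$ be a finite sum. If $i\ge1$ and $J'^{i-1}=\sum_jSm_j+J'^i$ with finitely many $m_j$ (for $i=1$ take $m_1=1$), then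
\[
J'^i=J'J'^{i-1}=\sum_jJ'm_j+J'^{i+1}=\sum_{j,l}Sa_lm_j+J'^{i+1}.
\]
So, by induction, all $J'^i/J'^{i+1}$ are finitely generated semisimple left modules. As $J'$ is nilpotent, ${}_SS$ has finite length, and $S$ is left artinian. This proves ($*$), and with it part (1).

\subsection{Part (2)}

Assume that $R_R$ is linearly compact and that $K$ is finitely generated over its center $C$. The ring $R$ is semiprimary, so it is right artinian by the right-hand version of ($*$).

\emph{The two centers.} Restriction to $E_1$ gives a surjection $S\to\operatorname{End}({}_KE_1)$, by injectivity of ${}_RE$, with kernel $\operatorname{ann}_S(E_1)=J'$. So $K'=\operatorname{End}({}_KE_1)$. Symmetrically, $E_1=\operatorname{ann}_E(J')$ is an $S$-submodule, $E_S$ is injective and $\operatorname{ann}_R(E_1)=J$, so $K=\operatorname{End}((E_1)_{K'})$. If $c\in C$, left multiplication by $c$ on $E_1$ commutes with $K$, so it is right multiplication by an element of $K'$; this element is central in $K'$ because left multiplication by $c$ commutes with $K'$. By symmetry we obtain an identification of $C$ with the center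 of $K'$ such that $ce=ec$ for $c\in C$, $e\in E_1$. The ring $C$ is a finite product of fields; in particular it is noetherian. As ${}_KE_1$ has finite length, $E_1$ is finitely generated over $C$, and so is $K'\subseteq\operatorname{End}_C(E_1)$.

\emph{Claim. Let $X$ be a $K$-$L$-bimodule, $L\in\{K,K'\}$, finitely generated over $C$ on the left and on the right. Then $\operatorname{Hom}_K(X,E_1)$ is finitely generated over $C$ for both actions $(c\varphi)(x)=\varphi(xc)$ and $(\varphi c)(x)=\varphi(x)c$.}

The left and right actions of $C$ on $X$ may be quite different, so the first action needs an argument. Let $\Gamma\subseteq\operatorname{End}_{\mathbb Z}(X)$ be the commutative subring generated by all left and all right multiplications by elements of $C$. It consists of endomorphisms of ${}_CX$, so it is a $C$-submodule of $\operatorname{End}_C({}_CX)$ and finitely generated over the image of the left $C$. Likewise $\Gamma\subseteq\operatorname{End}_C(X_C)$ is finitely generated over the image of the right $C$. Elements of $\Gamma$ commute with the left action of $K$ on $X$, so $\Gamma$ acts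 on $\operatorname{Hom}_K(X,E_1)$ by $(\gamma\varphi)(x)=\varphi(\gamma x)$. Since
\[
\varphi(x)c=c\,\varphi(x)=\varphi(cx),
\]
the second action in the claim is the action of the left $C$ through $\Gamma$. For this action $\operatorname{Hom}_K(X,E_1)$ is finitely generated, being contained in $\operatorname{Hom}_C({}_CX,E_1)$. So it is finitely generated over $\Gamma$. As $\Gamma$ is finitely generated over the image of the right $C$, the module $\operatorname{Hom}_K(X,E_1)$ is finitely generated over the right $C$, whose action through $\Gamma$ is the first action in the claim. This proves the claim.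

\emph{Conclusion.} As $R$ is left and right artinian, $J/J^2$ is finitely generated over $K$, hence over $C$, on both sides. The claim for $X=J/J^2$, $L=K$, shows that the $K$-$K'$-bimodule $Y=\operatorname{Hom}_K(J/J^2,E_1)$ is finitely generated over $C$ on both sides. The claim for $X=Y$, $L=K'$, shows the same for $\operatorname{Hom}_K(Y,E_1)\cong J'/J'^2$. So $J'/J'^2$ is finitely generated over $K'$ on both sides. By ($*$) and its right-hand version, the semiprimary ring $S$ is left and right artinian, and ${}_SS$ is linearly compact.\qed

\begin{thebibliography}{9}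
\bibitem{Cohn} P.~M.~Cohn, \emph{Free Ideal Rings and Localization in General Rings}, Cambridge University Press, 2006.
\end{thebibliography}

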